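# The vertex of a cubic cone and $q$-plurisubharmonic functions on analytic sets

## 1. The cone over a smooth plane cubic

Start with a surface in $\mathbb C^3$:
$$C=\{x\in\mathbb C^3:\ x_1^3+x_2^3+x_3^3=0\}.\tag{1}$$
The gradient $(3x_1^2,3x_2^2,3x_3^2)$ vanishes only at the origin, so $C$ is smooth away from its vertex $0$. Since the equation is homogeneous, $C$ is a union of complex lines through $0$. These lines are parametrized by the plane cubic
$$E=\{[x_1:x_2:x_3]\in\mathbb P^2:\ x_1^3+x_2^3+x_3^3=0\},$$
a compact Riemann surface of genus $1$. For an integer $q\ge 1$ put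
$$A_0=C\times\mathbb C^{q-1}\subset\mathbb C^{q+2},\qquad \psi_0=\chi_{\{0\}}\ \text{on } A_0 .$$
Here $\chi_S$ is the characteristic function of $S$, equal to $1$ on $S$ and $0$ elsewhere. For $q=1$ we simply have $A_0=C$, and $\psi_0$ is the function that is $1$ at the vertex and $0$ at all other points.

Everything will turn on two properties of $A_0$. The first is intrinsic: *a holomorphic map from an open set of $\mathbb C^{q+1}$ into $A_0$ can never hit $0$ at an isolated point of the fiber over $0$.* The second is about the embedding: $A_0$ *is cut out of $\mathbb C^{q+2}$ by a single equation.*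

To get a feeling for the first property, take $q=1$ and compare $C$ with the quadric cone $Q=\{x_1x_3=x_2^2\}$. The map
$$(s,t)\mapsto (s^2,st,t^2)$$
goes from $\mathbb C^2$ to $Q$ and hits the vertex only at $(0,0)$. For $C$, a natural local map is
$$(s,t)\mapsto s\,\bigl(1,\ -(1+t^3)^{1/3},\ t\bigr),\qquad |t|<1,$$
which does land in $C$, because $1-(1+t^3)+t^3=0$. It hits the vertex along the whole line $\{s=0\}$.

Could a cleverer map do better? Let us try *homogeneous* maps. Let $H_1,H_2,H_3\in\mathbb C[s,t]$ be homogeneous of the same degree $m\ge 1$, with $H_1^3+H_2^3+H_3^3=0$, and suppose that their only common zero is $(0,0)$. Then $[s:t]\mapsto[H_1:H_2:H_3]$ is a holomorphic map $\mathbb P^1\to E$. Now $E\cong\mathbb C/\Lambda$ for a lattice $\Lambda$, and $\mathbb P^1$ is simply connected, so the map lifts to a holomorphic function $\mathbb P^1\to\mathbb C$, which is constant. So our map is constant, say equal to $[c_1:c_2:c_3]$ with $c_1\neq0$ (permute coordinates). Then $H_j=(c_j/c_1)H_1$, and all $H_j$ vanish on the zero set of $H_1$, which is a union of lines. This is a contradiction. For the quadric cone the argument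 breaks down exactly because the conic is $\mathbb P^1$ itself and not a torus. In Section 6 we prove the general statement, with $\mathbb P^1$ replaced by a punctured ball.

What is this for? It answers, in the negative, a question about two ways of saying that a function on a singular space is "$q$-plurisubharmonic": by extending it to the ambient space, or by pulling it back along holomorphic maps. The function $\psi_0$ passes every pull-back test and has no extension.

## 2. Extension versus pull-back

Throughout, $n\ge1$ and $q\in\{0,1,\dots,n-1\}$ are integers, and functions take values in $[-\infty,\infty)$. We write "psh" for plurisubharmonic, "usc" for upper semi-continuous, $|\cdot|$ for the Euclidean norm. Pluriharmonic functions are real-valued.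

**Definition 1.** Let $\Omega\subset\mathbb C^n$ be open. A usc function $\psi:\Omega\to[-\infty,\infty)$ is *$q$-psh* on $\Omega$ if for every complex affine subspace $L\subset\mathbb C^n$ of dimension $q+1$, every compact $K\subset L\cap\Omega$ and every function $h$ pluriharmonic on a neighborhood of $K$ in $L$: if $\psi\le h$ on $\partial K$ (boundary relative to $L$), then $\psi\le h$ on $K$.

For $q=0$ these are exactly the psh functions. On open subsets of $\mathbb C^{q+1}$ the only such $L$ is $\mathbb C^{q+1}$ itself. Note that $\psi\equiv-\infty$ is allowed.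

Some immediate consequences of the definition will be used freely. Adding a pluriharmonic function preserves $q$-plurisubharmonicity (absorb it into $h$). So do translations and complex linear changes of coordinates, since they permute the affine subspaces $L$. The restriction of a $q$-psh function to a linear subspace of dimension at least $q+1$ is $q$-psh there, since the test subspaces of the smaller space are among those of the larger.

The following elementary principle will also be used. Let $K\subset\mathbb C$ be a nonempty compact set and let $u$ be a function near $K$ which on each component of its domain is subharmonic or $\equiv-\infty$. Then $\max_Ku$ is attained on $\partial K$. Indeed, if a finite maximum is attained at an interior point, $u$ is constant on the component of the interior containing that point, and by upper semicontinuity $u$ is at least as large at the boundary points of that component, which lie in $\partial K$.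

**Example 1.** Let $v$ be *any* usc function on $\mathbb C$. Then $u(z_1,z_2)=v(z_1)$ is $1$-psh on $\mathbb C^2$. Indeed, let $u\le h$ on $\partial K$ and $x\in K$. On the line $\ell=\{z_1=x_1\}$ the function $u$ is constant, so $u-h$ is harmonic or $\equiv-\infty$ near $K\cap\ell$ in $\ell$, and its maximum over $K\cap\ell$ is attained on the boundary of $K\cap\ell$ in $\ell$. That boundary lies in $\partial K$, where $u-h\le 0$. In particular $-|z_1|^2$ and $\chi_{\{z_1=0\}}$ are $1$-psh. Neither is psh, as one sees on the line $\{z_2=0\}$.

**Example 2.** For a point $p\in\mathbb C^n$ the function $\chi_{\{p\}}$ is not $q$-psh near $p$ for any $q\le n-1$: take $L\ni p$ of dimension $q+1$, let $K$ be a small closed ball in $L$ about $p$, and let $h=\frac12$. Then $\chi_{\{p\}}=0\le h$ on $\partial K$, but $\chi_{\{p\}}(p)=1>h$.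

**Definition 2.** Let $A$ be an analytic subset of an open set $\Omega\subset\mathbb C^n$, and let $\psi$ be usc on $A$.

1. $\psi$ is *$q$-psh on $A$* if every $p\in A$ has an open neighborhood $U$ in $\Omega$ with a $q$-psh function $\Psi$ on $U$ such that $\psi=\Psi$ on $A\cap U$.
2. $\psi$ is *weakly $q$-psh on $A$* if for every holomorphic map $f:D\to A$ from a domain $D\subset\mathbb C^{q+1}$ the composition $\psi\circ f$ is $q$-psh on $D$.

Fornæss and Narasimhan showed that the two notions are equivalent for $q=0$. Popa-Fischer proved that a *continuous* function on an analytic subset is weakly $q$-psh if and only if it is $q$-psh. The question is what happens for functions that are only usc: **is every usc weakly $q$-psh function on an analytic set $q$-psh?** The answer is no for every $q\ge1$ and every $n\ge q+2$.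

**Theorem A.** Let $q\ge1$, $A_0=C\times\mathbb C^{q-1}\subset\mathbb C^{q+2}$, $\psi_0=\chi_{\{0\}}$ on $A_0$. Then $\psi_0$ is usc and weakly $q$-psh on $A_0$, but not $q$-psh on $A_0$. More generally, if $1\le q<d<n$, let $A=A_0\times\mathbb C^{d-q-1}\times\{0\}\subset\mathbb C^n$ and $\psi(x,y,w,0)=\psi_0(x,y)$. Then $A$ has pure dimension $d$, and $\psi$ is usc and weakly $q$-psh but not $q$-psh on $A$.

After proving it we determine exactly for which $n$, $q$ and $\dim A$ the two notions agree (Theorems B and C), and we give a criterion for functions $\chi_{\{p\}}$ (Theorem D).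

We use these textbook facts.

* **(F1)** If an analytic set is given near $x\in\mathbb C^m$ by $s$ holomorphic equations that vanish at $x$, its dimension at $x$ is at least $m-s$. If $X$ is an irreducible germ of dimension $d$ at $p$ and a holomorphic germ $g$ with $g(p)=0$ is not identically $0$ on $X$, then all irreducible components of $X\cap\{g=0\}$ have dimension $d-1$. If $f:D\to A$ is holomorphic, $\dim_xf^{-1}(f(x))\ge\dim D-\dim_{f(x)} A$.
* **(F2)** If $\dim_aZ\ge1$, there is a nonconstant holomorphic map $\gamma:\mathbb D\to Z$ from the unit disc with $\gamma(0)=a$ and image in a prescribed neighborhood of $a$ (parametrize a one-dimensional irreducible germ in $Z$).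
* **(F3)** The ring $\mathcal O_x$ of germs of holomorphic functions is a UFD. An irreducible hypersurface germ is the zero set of an irreducible germ, and that germ divides every germ vanishing on the hypersurface.
* **(F4)** The complement of a nowhere dense analytic subset of a ball is connected. Holomorphic functions extend across analytic subsets of codimension at least $2$.
* **(F5)** $E$ is biholomorphic to $\mathbb C/\Lambda$ for a lattice $\Lambda$.

## 3. Indicators of points, and the limits of continuous approximation

Let us try to find a counterexample of the simplest kind, $\psi=\chi_{\{p\}}$. This is usc, since $\{p\}$ is closed. For $f:D\to A$ we have $\chi_{\{p\}}\circ f=\chi_{f^{-1}(p)}$.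

Take $q=1$. If $n=2$ and $A$ is a neighborhood of $p$ in $\mathbb C^2$, then by Example 2 the function $\chi_{\{p\}}$ is not weakly $1$-psh (use $f=\mathrm{id}$). If $A$ is a line, say $A=\{z_2=0\}\subset\mathbb C^2$, then by Example 1 *every* usc function on $A$ extends to a $1$-psh function on $\mathbb C^2$, constant in $z_2$. So we want at least a surface in $\mathbb C^3$. If $p$ is a smooth point of a surface, a chart $f$ has $f^{-1}(p)=\{x\}$, and the computation of Example 2 shows that $\chi_{\{p\}}$ is not weakly $1$-psh. At the vertex of the quadric cone $Q$, the map $(s^2,st,t^2)$ shows the same. So neither is a counterexample. We need a surface singularity that cannot be reached from $\mathbb C^2$ at an isolated point, and this is how the cubic cone enters.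

From the other side, a sensible person trying to prove a *positive* answer would start from Popa-Fischer's theorem. Plan: write a usc weakly $q$-psh function $\psi$ near $p$ as a decreasing limit of continuous weakly $q$-psh functions $\psi_j$, extend each $\psi_j$, and pass to the limit. Already the first step cannot be carried out in general. On $A_0\cap\Omega$, with $\Omega$ a neighborhood of $0$, there is no decreasing sequence of continuous weakly $q$-psh functions converging pointwise to $\psi_0$; this is proved in the remark at the end of Section 7. The obstruction is a maximum principle which $q$-psh functions obey on $A_0$ and which $\psi_0$ violates.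

So the proof of Theorem A has two halves. For "weakly $q$-psh" we need that $\chi_Z$ is $q$-psh on a domain in $\mathbb C^{q+1}$ if $Z$ has no isolated points (Section 4), and that $Z=f^{-1}(0)$ never has isolated points (Section 6). For "not $q$-psh" we need the maximum principle (Section 5).

## 4. A minimum principle along analytic sets

**Lemma 1.** Let $Z$ be an analytic subset without isolated points of an open set $D\subset\mathbb C^m$. Let $K\subset D$ be compact with $Z\cap K\ne\emptyset$, and let $h$ be pluriharmonic near $K$. Then $Z\cap\partial K\neq\emptyset$ and $\min_{Z\cap K}h=\min_{Z\cap\partial K}h$. Consequently $\chi_Z$ is $(m-1)$-psh on $D$.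

**Step 1: the minimum is attained on the boundary.** Let $\mu=\min_{Z\cap K}h$ and $M=\{z\in Z\cap K:h(z)=\mu\}$, a nonempty compact set. We must show $M\cap\partial K\neq\emptyset$. Suppose not, so $M\subset\operatorname{int}K$. The set $Z$ may be singular, so we work with discs, and we choose the center of the disc cleverly: let $a\in M$ maximize $|z|^2$ on $M$. Since $\dim_aZ\ge1$, (F2) gives a nonconstant holomorphic $\gamma:\mathbb D\to Z\cap\operatorname{int}K$ with $\gamma(0)=a$. The harmonic function $h\circ\gamma$ is $\ge\mu$ with equality at $0$, so it is constant, that is, $\gamma(\mathbb D)\subset M$. By the choice of $a$, the subharmonic function $|\gamma|^2$ has a maximum at $0$, so it is constant. But $\Delta|\gamma|^2=4|\gamma'|^2$, so $\gamma'=0$ and $\gamma$ is constant, a contradiction.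

**Step 2: $\chi_Z$ is $(m-1)$-psh.** It is usc because $Z$ is closed in $D$. The only test space is $L=\mathbb C^m$. Let $\chi_Z\le h$ on $\partial K$. Then $h\ge0$ on $\partial K$, hence $h\ge0$ on $K$ by the minimum principle (which is Step 1 with $Z=D$). Also $h\ge1$ on $Z\cap\partial K$, hence, by Step 1, $h\ge1$ on $Z\cap K$ if this set is nonempty. Together, $\chi_Z\le h$ on $K$. $\square$

## 5. A maximum principle on the zero set of $n-q-1$ functions

What does having few equations buy us? Suppose $r=n-q-1$ holomorphic functions $g_1,\dots,g_r$ are given. The penalty $-N|g|^2$ with $N$ large pushes the maximum of a function toward $\{g=0\}$. Its cost in the complex Hessian, $-N|dg\,w|^2$, vanishes on $\ker dg$, which has dimension at least $n-r=q+1$. This is exactly the dimension of the test spaces in Definition 1. We isolate this in a lemma, since it is used twice.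

**Lemma 2.** Let $r=n-q-1\ge1$, let $V\subset\mathbb C^n$ be open, $\Theta$ a $q$-psh function on $V$, $u$ pluriharmonic on $V$, $g=(g_1,\dots,g_r)$ holomorphic on $V$, $p\in\mathbb C^n$, $N\ge0$ and $\delta>0$. Then
$$v=\Theta+u-N|g|^2+\delta|z-p|^2$$
has no local maximum at a point $z^*\in V$ with $v(z^*)>-\infty$.

**Step 1: turn a maximum into an upper bound for $\Theta$.** Suppose $v$ has a local maximum at $z^*$ with $v(z^*)>-\infty$; then $\Theta(z^*)\in\mathbb R$. Put $\varphi=N|g|^2-\delta|z-p|^2$. Near $z^*$,
$$\Theta(z)\le\Theta(z^*)+\varphi(z)-\varphi(z^*)-u(z)+u(z^*).\tag{2}$$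

**Step 2: expand $\varphi$ in directions where $dg$ vanishes.** The kernel of $dg(z^*):\mathbb C^n\to\mathbb C^r$ has dimension at least $q+1$; choose a linear subspace $W$ of it with $\dim W=q+1$. Let $\langle\cdot,\cdot\rangle$ be the Hermitian product, linear in the first slot. From $g(z^*+w)=g(z^*)+dg(z^*)w+\frac12d^2g(z^*)(w,w)+O(|w|^3)$ we get
$$|g(z^*+w)|^2=|g(z^*)|^2+\operatorname{Re}\bigl(2\langle dg(z^*)w,g(z^*)\rangle+\langle d^2g(z^*)(w,w),g(z^*)\rangle\bigr)+|dg(z^*)w|^2+o(|w|^2),$$
and $|z^*+w-p|^2=|z^*-p|^2+2\operatorname{Re}\langle w,z^*-p\rangle+|w|^2$. Hence, with the holomorphic polynomial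
$$P(w)=N\bigl(2\langle dg(z^*)w,g(z^*)\rangle+\langle d^2g(z^*)(w,w),g(z^*)\rangle\bigr)-2\delta\langle w,z^*-p\rangle,\qquad P(0)=0,$$
and with $dg(z^*)w=0$ for $w\in W$,
$$\varphi(z^*+w)-\varphi(z^*)=\operatorname{Re}P(w)-\delta|w|^2+o(|w|^2)\qquad(w\in W).$$

**Step 3: contradict the test on $L=z^*+W$.** For small $\rho>0$ we therefore have, for $w\in W$, $|w|\le\rho$,
$$\Theta(z^*+w)\le\Theta(z^*)+\operatorname{Re}P(w)-\tfrac\delta2|w|^2-u(z^*+w)+u(z^*).$$
Let $K=\{z^*+w:w\in W,\ |w|\le\rho\}\subset L$ and
$$h(z^*+w)=\Theta(z^*)+\operatorname{Re}P(w)-\tfrac\delta2\rho^2-u(z^*+w)+u(z^*),$$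
which is pluriharmonic near $K$ in $L$. On $\partial K$, where $|w|=\rho$, we have $\Theta\le h$. But $h(z^*)=\Theta(z^*)-\frac\delta2\rho^2<\Theta(z^*)$. This contradicts the $q$-plurisubharmonicity of $\Theta$. $\square$

**Lemma 3.** Let $r=n-q-1\ge1$, let $B$ be an open ball of radius $R$ centered at $p\in\mathbb C^n$, let $g=(g_1,\dots,g_r)$ be holomorphic near $\overline B$ with $g(p)=0$, and let $\Psi$ be $q$-psh on a neighborhood of $\overline B$. Then
$$\Psi(p)\le\max\{\Psi(z):z\in\partial B,\ g(z)=0\}\qquad(\max\emptyset=-\infty).$$

*Proof.* Suppose not; in particular $\Psi(p)>-\infty$. Choose $c\in\mathbb R$ with $\Psi(p)>c>\max_{\partial B\cap\{g=0\}}\Psi$ and $\delta>0$ with $c+\delta R^2<\Psi(p)$. On $\overline B$ consider the usc function $v_N=\Psi-N|g|^2+\delta|z-p|^2$. Since $g(p)=0$, we have $v_N(p)=\Psi(p)$.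

We make the boundary values of $v_N$ smaller than $v_N(p)$. The set $\{z\in\partial B:\Psi(z)<c\}$ is open in $\partial B$ by upper semicontinuity and contains $\partial B\cap\{g=0\}$. On it, $v_N<c+\delta R^2<\Psi(p)$. On its complement in $\partial B$, a compact set, $|g|^2$ has a positive lower bound and $\Psi$ is bounded above, so $v_N<\Psi(p)$ there if $N$ is large. Fix such an $N$. The maximum of $v_N$ over $\overline B$ is then attained at some $z^*\in B$, and $v_N(z^*)\ge\Psi(p)>-\infty$. This contradicts Lemma 2 with $\Theta=\Psi$, $u=0$. $\square$

## 6. Holomorphic maps into the cubic cone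

**Lemma 4.** Let $q\ge1$, $D\subset\mathbb C^{q+1}$ a domain, and $f=(F,G):D\to C\times\mathbb C^{q-1}$ holomorphic. Then $f^{-1}(0)$ has no isolated points.

Let $f(x)=0$. A count of equations does not suffice: $f=0$ amounts to $3+(q-1)=q+2$ equations in $\mathbb C^{q+1}$. The point of the proof is that the three equations $F_1=F_2=F_3=0$ are really one equation.

**Step 1: dispose of the case $F\equiv0$ near $x$.** Then near $x$ the set $f^{-1}(0)$ is the zero set of the $q-1$ components of $G$, so $\dim_xf^{-1}(0)\ge2$ by (F1). From now on $F\not\equiv0$ near $x$.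

**Step 2: take out the common factor.** In the UFD $\mathcal O_x$ write $F_j=\phi H_j$ with $\phi=\gcd(F_1,F_2,F_3)\ne0$ and $\gcd(H_1,H_2,H_3)=1$. From $\phi^3(H_1^3+H_2^3+H_3^3)=0$ we get $H_1^3+H_2^3+H_3^3=0$. We claim that $H(x)\ne0$. Suppose, for the next three steps, that $H(x)=0$.

**Step 3: get a map to $E$ off a set of codimension two.** Let $Y=\{H=0\}$. Since $H\not\equiv 0$, $Y$ is a proper analytic set near $x$. If it had codimension $1$ at $x$, it would contain an irreducible hypersurface germ at $x$, whose defining irreducible germ would divide all $H_j$ by (F3), contrary to $\gcd(H_1,H_2,H_3)=1$. So $Y$ has codimension at least $2$ in a small ball $b$ about $x$ on which all $H_j$ are defined. By (F4), $b\setminus Y$ is connected, and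
$$\eta=[H_1:H_2:H_3]:b\setminus Y\to E$$
is holomorphic.

**Step 4: extend $\eta$ over $Y$.** Here we use that $E$ is a torus. Let $\alpha:E\to\mathbb C/\Lambda$ be biholomorphic (F5). Locally on $b\setminus Y$ the map $\alpha\circ\eta$ lifts to a holomorphic function with values in $\mathbb C$, and two lifts differ locally by a constant in $\Lambda$. So the differentials of the lifts glue to a closed holomorphic $1$-form $\theta$ on $b\setminus Y$. Its coefficients extend holomorphically to $b$ by (F4), and the extended form is closed by continuity, since $b\setminus Y$ is dense. On the ball $b$ a closed holomorphic $1$-form is exact: $\theta=ds$ with $s\in\mathcal O(b)$. The map $\alpha\circ\eta-[s]:b\setminus Y\to\mathbb C/\Lambda$ has zero differential, so it is locally constant, and by connectedness it is a constant $[c]$. Therefore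
$$\tau=\alpha^{-1}([s+c]):b\to E\subset\mathbb P^2$$
is a holomorphic map that extends $\eta$.

**Step 5: contradict coprimality.** After permuting coordinates, the first coordinate of $\tau(x)$ is nonzero. After shrinking $b$ to a smaller ball about $x$ we may write $\tau=[1:\tau_2:\tau_3]$ with $\tau_2,\tau_3\in\mathcal O(b)$. Then $H_j=\tau_jH_1$ on $b\setminus Y$, and by continuity on $b$, for $j=2,3$. So $H_1$ divides $H_1,H_2,H_3$. Since their gcd is $1$, $H_1$ is a unit, that is, $H_1(x)\ne0$. This contradicts $H(x)=0$ and proves the claim.

**Step 6: count equations again.** We have $H(x)\ne0$ but $F(x)=\phi(x)H(x)=0$, so $\phi(x)=0$, and near $x$ we have $F^{-1}(0)=\{\phi=0\}$. Hence near $x$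
$$f^{-1}(0)=\{\phi=0,\ G=0\},$$
which is given by $1+(q-1)=q$ equations in $\mathbb C^{q+1}$. By (F1), $\dim_xf^{-1}(0)\ge1$, so $x$ is not isolated. $\square$

## 7. Proof of Theorem A

**Step 1: $\psi_0$ is weakly $q$-psh.** It is usc since $\{0\}$ is closed. Let $f:D\to A_0$ be holomorphic on a domain $D\subset\mathbb C^{q+1}$. Then $\psi_0\circ f=\chi_{f^{-1}(0)}$. By Lemma 4, the analytic set $f^{-1}(0)$ has no isolated points, so by Lemma 1 with $m=q+1$ the function $\psi_0\circ f$ is $q$-psh on $D$.

**Step 2: $\psi_0$ is not $q$-psh.** Suppose $\Psi$ is $q$-psh on a neighborhood $U$ of $0$ in $\mathbb C^{q+2}$ and $\Psi=\psi_0$ on $A_0\cap U$. Let $B$ be an open ball about $0$ with $\overline B\subset U$. Apply Lemma 3 with $n=q+2$, $r=1$, $p=0$ and $g(x,y)=x_1^3+x_2^3+x_3^3$, so that $\{g=0\}=A_0$. It gives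
$$1=\Psi(0)\le\max_{A_0\cap\partial B}\Psi=0,$$
a contradiction.

**Step 3: all $d,n$ with $1\le q<d<n$.** The product $A=A_0\times\mathbb C^{d-q-1}\times\{0\}$, with $0\in\mathbb C^{n-d-1}$, sits in $\mathbb C^n$ because $(q+2)+(d-q-1)+(n-d-1)=n$. Since $C$ is a hypersurface in $\mathbb C^3$, it has pure dimension $2$, and $A$ has pure dimension $2+(q-1)+(d-q-1)=d$. The function $\psi$ is the characteristic function of a closed set, so it is usc. If $f:D\to A$ is holomorphic and $f_0:D\to A_0$ denotes its first $q+2$ components, then $\psi\circ f=\psi_0\circ f_0$ is $q$-psh by Step 1. So $\psi$ is weakly $q$-psh. If $\psi$ had a $q$-psh extension to a neighborhood of $0\in\mathbb C^n$, its restriction to $\mathbb C^{q+2}\times\{0\}$ would be $q$-psh there and would extend $\psi_0$ near $0$. Step 2 excludes this. $\blacksquare$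

**Remark (no continuous approximation of $\psi_0$ from above).** Here is the promised obstruction. Let $B$ be the open ball of radius $R$ about $0\in\mathbb C^{q+2}$, let $\Omega\supset\overline B$ be open, and let $\psi$ be $q$-psh on $A_0\cap\Omega$. *Then $\psi(0)\le\max_{A_0\cap\partial B}\psi$.* This is not immediate from Lemma 3, since the local extension of $\psi$ near $0$ need not reach $\partial B$.

Suppose the inequality fails and choose $\delta>0$ with $\max_{A_0\cap\partial B}\psi+\delta R^2<\psi(0)$. The usc function $\psi+\delta|z|^2$ attains its maximum over $A_0\cap\overline B$ at some $z^*$. The maximum is at least $\psi(0)$, so $z^*\in B$ and $\psi(z^*)\in\mathbb R$. Since $|z|^2-|z^*|^2=|z-z^*|^2+2\operatorname{Re}\langle z-z^*,z^*\rangle$, maximality says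
$$\psi(z)+2\delta\operatorname{Re}\langle z-z^*,z^*\rangle\le\psi(z^*)-\delta|z-z^*|^2\qquad(z\in A_0\cap\overline B).$$
Let $\Psi$ be a $q$-psh extension of $\psi$ near $z^*$. Then $\Psi+2\delta\operatorname{Re}\langle z-z^*,z^*\rangle$ is $q$-psh near $z^*$. On a small sphere of radius $\rho$ about $z^*$ it is, at the points of $A_0=\{g=0\}$, at most $\psi(z^*)-\delta\rho^2$, which is less than its value $\psi(z^*)$ at the center. As $g(z^*)=0$, this contradicts Lemma 3.

Now suppose continuous weakly $q$-psh functions $\psi_j$ on $A_0\cap\Omega$ decrease pointwise to $\psi_0$, where $\Omega$ is a neighborhood of $0$; take $B$ with $\overline B\subset\Omega$. By Popa-Fischer's theorem each $\psi_j$ is $q$-psh, so $1\le\psi_j(0)\le\max_{A_0\cap\partial B}\psi_j$. But on the compact set $A_0\cap\partial B$ the $\psi_j$ decrease to $0$, uniformly by Dini's theorem, a contradiction.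

## 8. Extending arbitrary usc functions when $\dim_pA\le q$

Theorem A needs $\dim A\ge q+1$. Below this dimension every usc function extends.

**Theorem B.** If $p\in A$ and $\dim_pA\le q$, then for every usc function $\psi$ on $A$ there are a neighborhood $U$ of $p$ and a $q$-psh function $\Psi$ on $U$ with $\Psi=\psi$ on $A\cap U$.

The model is Example 1: on the line $\{z_2=0\}\subset\mathbb C^2$, with $q=1$, extend $\psi$ to be constant in $z_2$. The general idea is to extend so that the function is psh *along vertical fibers* of a projection. Every $L$ of dimension $q+1$ contains a vertical line through each of its points, and this suffices.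

The difficulty is that $A$ may have several sheets. Take $A=\{z_2^2=z_1^2\}\subset\mathbb C^2$, $q=1$, with sheets $\pm z_1$. For $z_1\ne0$ we need a subharmonic function of $\zeta=z_2$ with prescribed values at $a=z_1$ and $b=-z_1$. A natural choice is the maximum of $\psi(z_1,a)+\log\frac{|\zeta-b|}{|a-b|}$ and the expression with $a,b$ interchanged. At $\zeta=a$ the first equals $\psi(z_1,a)$ and the second is $-\infty$. But as $z_1\to0$ with $\zeta\ne0$ fixed, $|a-b|\to0$, and the logarithm tends to $+\infty$ (consider, say, $\psi\equiv 0$). Then no usc function with values in $[-\infty,\infty)$ results. The cure is to multiply the logarithm by $|a-b|$: this keeps the values $0$ and $-\infty$, keeps subharmonicity, and $|a-b|\log\frac1{|a-b|}\to0$.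

**Step 1: put $A$ into a product of root sets.** Let $p=0$, $k=\dim_0A\le q$. If $k=0$, then $A\cap U=\{0\}$ for a small $U$, and the constant $\Psi\equiv\psi(0)$ works: constants are $q$-psh by the minimum principle for $h$, and $-\infty$ trivially. Let $k\ge1$. After a complex linear change of coordinates, write $z=(z',z'')\in\mathbb C^k\times\mathbb C^{n-k}$ with $0$ isolated in $A\cap\{z'=0\}$. By the local parametrization theorem, each $z_j|_A$ with $j>k$ is integral over the germs in $z'$: there are monic polynomials $Q_j(z',T)$ with $Q_j(z',z_j)=0$ on $A$ near $0$. Since $0\in A$, $Q_j(0,0)=0$. By Weierstrass preparation $Q_j$ is, near $0$, a nonvanishing factor times a Weierstrass polynomial $P_j(z',T)$ of some degree $d_j\ge1$, so $P_j(0,T)=T^{d_j}$ and $P_j(z',z_j)=0$ on $A$ near $0$.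

Fix a small polydisc $U''=\{|z_j|<\rho,\ j>k\}$ and then a polydisc $U'\ni0$ in $\mathbb C^k$ so small that for $z'\in U'$ all roots of $P_j(z',\cdot)$ have modulus $<\rho$; both are taken so small that all of the above holds on $U=U'\times U''$. For $z'\in U'$ let $a_1(z'),\dots,a_N(z')\in U''$, $N=\prod d_j$, be the unordered list, with multiplicities, of all points whose $j$-th coordinate is a root of $P_j(z',\cdot)$ for every $j>k$. By continuity of roots, if $z'_\nu\to z'_0$ in $U'$, the lists can be labelled so that $a_i(z'_\nu)\to a_i(z'_0)$ for all $i$. The set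
$$S=\{(z',a_i(z')):z'\in U',\ 1\le i\le N\}=\{(z',z'')\in U:P_j(z',z_j)=0,\ j>k\}$$
is closed in $U$ and contains $A\cap U$. Let $\tilde\psi=\psi$ on $A\cap U$ and $\tilde\psi=-\infty$ on $S\setminus A$. Since $A\cap U$ is closed in $U$, $\tilde\psi$ is usc on $S$.

**Step 2: the interpolation kernel.** For $a,b,\zeta\in\mathbb C^{n-k}$ put
$$G(a,b,\zeta)=|a-b|\log\frac{|\zeta-b|}{|a-b|}\quad(a\ne b),\qquad G(a,a,\zeta)=0.$$
For $a\neq b$ we have $G(a,b,a)=0$ and $G(a,b,b)=-\infty$. For fixed $a,b$ the function $G(a,b,\cdot)$ is psh: it is $0$, or a positive multiple of $\log|\zeta-b|$ plus a constant. Finally, $G$ is jointly usc with values in $[-\infty,\infty)$. At points with $a\ne b$ it is continuous as a $[-\infty,\infty)$-valued function. Near $(a_0,a_0,\zeta_0)$, where $G=0$, it is $0$ if $a=b$, and for $a\ne b$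
$$G(a,b,\zeta)\le|a-b|\Bigl(\log^+|\zeta-b|+\log\frac1{|a-b|}\Bigr)\to0 .$$

**Step 3: the extension.** Define on $U$
$$\Psi(z',\zeta)=\max_{1\le i\le N}\Bigl[\tilde\psi(z',a_i(z'))+\sum_{j=1}^NG\bigl(a_i(z'),a_j(z'),\zeta\bigr)\Bigr],\tag{3}$$
which does not depend on the labelling.

*It is usc.* Let $(z'_\nu,\zeta_\nu)\to(z'_0,\zeta_0)$. Pass to a subsequence that realizes the $\limsup$ of $\Psi$, label so that $a_i(z_\nu')\to a_i(z_0')$, and pass to a further subsequence on which the maximum in (3) is attained at one fixed index $i$. Upper semicontinuity of $\tilde\psi$ on $S$ and of $G$ bounds the limit by the $i$-th bracket at $(z'_0,\zeta_0)$, hence by $\Psi(z'_0,\zeta_0)$.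

*It extends $\psi$.* Let $\zeta=a_l(z')$. If $a_i\ne a_l$, the $i$-th bracket contains $G(a_i,a_l,a_l)=-\infty$, so it is $-\infty$. If $a_i=a_l$, all terms $G(a_l,a_j,a_l)$ are $0$ and the bracket equals $\tilde\psi(z',a_l)$. So $\Psi=\tilde\psi$ on $S$, and $\Psi=\psi$ on $A\cap U$.

**Step 4: $\Psi$ is $q$-psh.** For fixed $z'$, each bracket is psh in $\zeta$ or $\equiv-\infty$, and so is the maximum $\Psi(z',\cdot)$ on $U''$. Let $L$ be affine of dimension $q+1$, $K\subset L\cap U$ compact, $h$ pluriharmonic near $K$ in $L$, and $\Psi\le h$ on $\partial K$. Suppose $\Psi\le h$ fails on $K$. Then the usc function $\Psi-h$ has a positive maximum over $K$, at some $x=(x',x'')$. The affine space $L\cap(\{x'\}\times\mathbb C^{n-k})$ contains $x$ and has dimension at least $(q+1)+(n-k)-n=q+1-k\ge1$. Let $\ell$ be a complex line in it through $x$. On a neighborhood of $K\cap\ell$ in $\ell$ the function $\Psi-h$ is, on each component, subharmonic or $\equiv-\infty$. So its maximum over $K\cap\ell$ is attained on $\partial_\ell(K\cap\ell)$. A point of $\ell$ interior to $K$ relative to $L$ is interior to $K\cap\ell$ relative to $\ell$,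 so $\partial_\ell(K\cap\ell)\subset\partial K$, where $\Psi-h\le0$. This contradicts the positivity of the maximum. $\blacksquare$

**Remark.** If $\dim A\le q$, every usc $\psi$ on $A$ is also weakly $q$-psh, so in this range both notions coincide with upper semicontinuity. Indeed, let $f:D\to A$ be holomorphic, $D\subset\mathbb C^{q+1}$. By (F1) every fiber of $f$ has dimension at least $1$ at each of its points. Let $\psi\circ f\le h$ on $\partial K$, let $x\in K$, let $Z$ be the fiber through $x$, and let $c$ be the value of $\psi\circ f$ on $Z$. If $c=-\infty$ there is nothing to show. Otherwise $h\ge c$ on $Z\cap\partial K$, hence on $Z\cap K$ by Lemma 1, and so $\psi\circ f(x)\le h(x)$.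

## 9. The exact range of dimensions

**Theorem C.** Let $0\le q\le n-1$.

1. For $0\le d\le n$: every usc weakly $q$-psh function on every purely $d$-dimensional analytic subset of an open set in $\mathbb C^n$ is $q$-psh if and only if $q=0$, or $d\le q$, or $d=n$.
2. Every usc weakly $q$-psh function on every analytic subset of an open set in $\mathbb C^n$ is $q$-psh if and only if $q=0$ or $n=q+1$.

**Step 1: the positive cases of (1).** For $q=0$ this is the theorem of Fornæss and Narasimhan. For $d\le q$ it is Theorem B, applied at each point. Let $d=n$. Then $A$ is open in $\mathbb C^n$, and we show that a weakly $q$-psh $\psi$ is $q$-psh on $A$ in the sense of Definition 1. Let $L$ be affine of dimension $q+1$ and $\iota:\mathbb C^{q+1}\to L$ an affine isomorphism. On each connected component of $\iota^{-1}(A)$, which is a domain, $\psi\circ\iota$ is $q$-psh by the weak property. Let $K\subset L\cap A$ be compact and $\psi\le h$ on $\partial K$. The components of $L\cap A$ are open in $L$, so $K$ meets only finitely many of them. Each intersection $K\cap D_i$ is compact, since it is $K$ minus the other components. Its boundary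 lies in $\partial K$, since $D_i$ is open. Hence $\psi\le h$ on each $K\cap D_i$, that is, on $K$.

**Step 2: the negative cases of (1).** These are $q\ge1$ and $q<d<n$, and there Theorem A gives a counterexample.

**Step 3: part (2).** If $q\ge1$ and $n\ge q+2$, Theorem A with $d=q+1<n$ gives a counterexample. If $q=0$, use Fornæss and Narasimhan. Let $n=q+1$, let $\psi$ be usc and weakly $q$-psh on $A$, and let $p\in A$. If $\dim_pA=n$, then $A$ contains a neighborhood of $p$ in $\mathbb C^n$, on which $\psi$ is $q$-psh as in Step 1. Otherwise $\dim_pA\le n-1=q$, and Theorem B gives the extension at $p$. $\blacksquare$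

## 10. Which points carry a counterexample $\chi_{\{p\}}$

**Theorem D.** Let $A$ be an analytic subset of an open set in $\mathbb C^n$, $p\in A$ and $0\le q\le n-1$.

* (i) $\chi_{\{p\}}$ is $q$-psh on $A$ if and only if $\dim_pA\le q$.
* (ii) $\chi_{\{p\}}$ is weakly $q$-psh on $A$ if and only if there is no germ of a holomorphic map $f:(\mathbb C^{q+1},0)\to(A,p)$ such that $0$ is isolated in $f^{-1}(p)$.

Hence every $A$ with $\dim_pA\ge q+1$ admitting no such germ carries a counterexample.

**Proof of (ii).** Let $f:D\to A$ be holomorphic, $D\subset\mathbb C^{q+1}$ a domain; then $\chi_{\{p\}}\circ f=\chi_{f^{-1}(p)}$. If $x$ is isolated in $f^{-1}(p)$, choose a closed ball $K\subset D$ about $x$ with $K\cap f^{-1}(p)=\{x\}$. Comparison with $h=\frac12$ shows that $\chi_{f^{-1}(p)}$ is not $q$-psh. If no such $f$ has an isolated point in its fiber over $p$, Lemma 1 shows that all $\chi_{f^{-1}(p)}$ are $q$-psh. By a translation in $\mathbb C^{q+1}$, isolated points may be moved to $0$, which gives the statement about germs.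

**Proof of (i), the easy half.** If $\dim_pA\le q$, Theorem B gives the extension at $p$. Near the other points of $A$ the function is $\equiv0$ and extends by $0$.

**Proof of (i), the other half.** Let $\dim_pA\ge q+1$, and suppose that $\Psi$ is $q$-psh on a neighborhood $U$ of $p$ with $\Psi=\chi_{\{p\}}$ on $A\cap U$. If $n=q+1$, then $A$ contains a ball about $p$, and Example 2 gives a contradiction. So let $r=n-q-1\ge1$.

For the cubic cone we used that $A_0$ is *exactly* the zero set of $r$ functions. In general we can only find $r$ functions whose zero set has $q+1$-dimensional germ $A_1\subset A$ as one of its components. On the other components $A_2$ we know nothing about $\Psi$, so Lemma 3 does not apply directly. To get rid of $A_2$ we add $c\log|k|$, where $k$ vanishes on $A_2$; this is $-\infty$ on $A_2$ and pluriharmonic where $k\neq0$. But then $k(p)$ may be $0$, and we lose the large value at $p$. So we first smear out the value $1$ from $p$ to a small ball, and use a nearby point $a\in A_1$ with $k(a)\ne0$.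

**Step 1: find $A_1$, $g$ and $k$.** Start with an irreducible component of the germ $(A,p)$ of dimension at least $q+1$. As long as its dimension exceeds $q+1$, choose a linear form in $z-p$ not identically $0$ on it, intersect with its zero hyperplane, and take an irreducible component; by (F1) the dimension drops by exactly one. We arrive at an irreducible germ $A_1\subset A$ at $p$ with $\dim A_1=q+1$. Let $I\subset\mathcal O_p$ be its ideal.

Next choose $g_1,\dots,g_r\in I$ such that $\{g_1=\dots=g_i=0\}$ has pure dimension $n-i$ at $p$ for $i=0,\dots,r$. Suppose $g_1,\dots,g_i$ are chosen, $i<r$, and let $V_1,\dots,V_s$ be the irreducible components of $\{g_1=\dots=g_i=0\}$, of dimension $n-i>n-r=q+1$. Since $V_j\not\subset A_1$ and $A_1$ is the common zero set of finitely many elements of $I$, the elements of $I$ that vanish identically on $V_j$ form a proper linear subspace of $I$. A complex vector space is not a finite union of proper subspaces, so some $g_{i+1}\in I$ is not identically $0$ on any $V_j$. By (F1), $\{g_1=\dots=g_{i+1}=0\}$ has pure dimension $n-i-1$.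

Put $g=(g_1,\dots,g_r)$. Then $\{g=0\}$ has pure dimension $q+1$ and contains the irreducible germ $A_1$ of the same dimension, so $A_1$ is one of its irreducible components. Write $\{g=0\}=A_1\cup A_2$, with $A_2$ the union of the other components. As $A_1\not\subset A_2$, there is $k\in\mathcal O_p$ that vanishes on $A_2$ and not identically on $A_1$; take $k=1$ if $A_2=\emptyset$. Let $B$ be an open ball of small radius $R$ about $p$, with $\overline B\subset U$, such that all of this is represented near $\overline B$. Scale $k$ so that $|k|\le1$ on $\overline B$.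

**Step 2: smear out the value at $p$.** For small $\varepsilon>0$ put, near $\overline B$,
$$\Psi_\varepsilon(z)=\sup_{|w|\le\varepsilon}\Psi(z+w).$$
It is usc, as the supremum over a compact set of parameters of the jointly usc function $\Psi(z+w)$; the supremum is attained, so its values lie in $[-\infty,\infty)$. It is $q$-psh: if $\Psi_\varepsilon\le h$ on $\partial K$, then each translate $\Psi(\cdot+w)$ is $\le h$ on $\partial K$, hence on $K$, and so is the supremum. On $\{|z-p|\le\varepsilon\}$ we have $\Psi_\varepsilon\ge\Psi(p)=1$. Finally, $\Psi=0$ on the compact set $A_1\cap\partial B$, so the open set $\{\Psi<\frac14\}$ contains all closed balls of radius $\varepsilon$ about points of $A_1\cap\partial B$ once $\varepsilon$ is small, and then $\Psi_\varepsilon<\frac14$ on $A_1\cap\partial B$. Fix such an $\varepsilon<R$.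

**Step 3: choose the constants.** Since $k\not\equiv0$ on the germ $A_1$, there is $a\in A_1$ with $|a-p|\le\varepsilon$ and $k(a)\ne0$. Choose $c>0$ with $c\log|k(a)|>-\frac14$ and $\delta>0$ with $\delta R^2<\frac14$. On $\overline B$ consider the usc function
$$v_N=\Psi_\varepsilon+c\log|k|-N|g|^2+\delta|z-p|^2 .$$
As $g(a)=0$, we have $v_N(a)\ge1-\frac14=\frac34$ for every $N\ge 0$.

**Step 4: force an interior maximum.** On $\{g=0\}\cap\partial B$: at points of $A_2$ we have $k=0$ and $v_N=-\infty$; at the other points, which lie in $A_1$, we have $v_N<\frac14+0+\frac14=\frac12$. Since $v_0$ is usc, $v_0<\frac58$ on a neighborhood of $\{g=0\}\cap\partial B$ in $\partial B$, and $v_N\le v_0$ there. On the rest of $\partial B$, $|g|^2$ has a positive lower bound and $v_0$ is bounded above, so $v_N<0$ for $N$ large. Fix such an $N$. As $a\in B$ and $v_N(a)\ge\frac34$, the maximum of $v_N$ over $\overline B$ is attained at some $z^*\in B$.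

**Step 5: contradiction.** From $v_N(z^*)>-\infty$ we get $k(z^*)\ne0$, so $u=c\log|k|$ is pluriharmonic on a neighborhood $V\subset B$ of $z^*$. Lemma 2 with $\Theta=\Psi_\varepsilon$ and this $u$ says that $v_N$ has no local maximum at $z^*$. This contradiction proves (i).

**The last assertion.** If $\dim_pA\ge q+1$ and there is no germ as in (ii), then $\chi_{\{p\}}$ is usc, weakly $q$-psh by (ii), and not $q$-psh by (i). $\blacksquare$
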